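
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{corollary}[theorem]{Corollary}
\theoremstyle{definition}
\newtheorem{remark}[theorem]{Remark}

\title{Finite groups with the same character table and different Brauer character degrees}


\begin{abstract}
We disprove the conjecture that the ordinary character table of a finite group determines its Brauer characters. For every prime $p$ there are groups with the same character table whose irreducible $p$-Brauer characters do not even have the same degrees. The examples are central products of $SL_r(q)$ with itself, where $q$ is a power of $p$ and $r$ is an odd prime dividing $q-1$. Changing the identification of the two centers does not change the character table, but it can change the number of irreducible Brauer characters of degree $r^2$. For $p$-solvable groups the conjecture is true, and every table isomorphism carries irreducible Brauer characters to irreducible Brauer characters.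
\end{abstract}

\section{The question and the answer}

Let $G$ be a finite group. We write $\mathrm{Cl}(G)$ for its set of conjugacy classes and $\mathrm{Irr}(G)$ for its set of irreducible complex characters. The character table of $G$ is the matrix of values $\chi(C)$ with $\chi\in\mathrm{Irr}(G)$ and $C\in\mathrm{Cl}(G)$. The labels of its rows and columns carry no information, and element orders and power maps are not part of the data. Two finite groups $G$ and $H$ \emph{have the same character table} if there are bijections $\alpha:\mathrm{Cl}(G)\to\mathrm{Cl}(H)$ and $\beta:\mathrm{Irr}(G)\to\mathrm{Irr}(H)$ with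
\[
\beta(\chi)(\alpha(C))=\chi(C)\qquad\text{for all }\chi\in\mathrm{Irr}(G),\ C\in\mathrm{Cl}(G).
\]
Such a pair $(\alpha,\beta)$ is called a \emph{table isomorphism} from $G$ to $H$.

Let $p$ be a prime, and let $M$ be a maximal ideal, containing $p$, of the ring of algebraic integers in $\mathbb C$. The residue field $F$ is an algebraic closure of $\mathbb F_p$, and reduction mod $M$ is an isomorphism from the group of complex roots of unity of order prime to $p$ onto $F^\times$. The \emph{Brauer character} of an $FG$-module $W$ is the following function $\varphi_W$ on the $p$-regular elements of $G$ (those of order prime to $p$): its value at $g$ is the sum of the eigenvalues of $g$ on $W$, each lifted to $\mathbb C$ by the inverse of this isomorphism. The Brauer characters of the irreducible modules form the set $\mathrm{IBr}_p(G)$. Those of pairwise nonisomorphic irreducible modules are linearly independent, hence different, and $\varphi_W(1)=\dim W$. So the number of $\varphi\in\mathrm{IBr}_p(G)$ with $\varphi(1)=d$ is the number of isomorphism classes of irreducible $FG$-modules of dimension $d$. It does not depend on $M$. We call $M$ the \emph{lifting}; a different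 lifting changes $\mathrm{IBr}_p(G)$ only by a Galois conjugation.

The question is whether the character table knows $\mathrm{IBr}_p(G)$. We regard class functions as functions on classes, so that $\varphi\circ\alpha^{-1}$ makes sense for $\varphi\in\mathrm{IBr}_p(G)$ whenever $\alpha$ maps $p$-regular classes onto $p$-regular classes.

\medskip
\noindent\textbf{Conjecture $(C_1)$.} \emph{The character table of a group determines the Brauer characters.} Precisely: if $G$ and $H$ have the same character table and $p$ is a prime, then there are a table isomorphism $(\alpha,\beta)$ from $G$ to $H$ and liftings for $G$ and for $H$ such that $\alpha$ maps the $p$-regular classes of $G$ onto those of $H$ and $\varphi\mapsto\varphi\circ\alpha^{-1}$ is a bijection from $\mathrm{IBr}_p(G)$ onto $\mathrm{IBr}_p(H)$.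
\medskip

We say that $(C_1)$ holds for a pair $G,H$ with the same character table and a prime $p$ if such a table isomorphism and such liftings exist.

The table does determine a good deal. Every table isomorphism respects $p$-regular classes (Lemma~\ref{lem:higman} below). Let $\chi^\circ$ be the restriction of $\chi\in\mathrm{Irr}(G)$ to $p$-regular elements. Each $\chi^\circ$ is a sum of elements of $\mathrm{IBr}_p(G)$, and each element of $\mathrm{IBr}_p(G)$ is a $\mathbb Z$-combination of functions $\chi^\circ$ \cite[Ch.~2]{Navarro}. So the lattice $\mathbb Z\,\mathrm{IBr}_p(G)$ is spanned by the $\chi^\circ$ and can be read from the table. The remaining question is which basis of the lattice is $\mathrm{IBr}_p(G)$. Here there is reason for doubt. A Galois automorphism permutes $\mathrm{Irr}(G)$ and therefore preserves the lattice, but it need not preserve the basis. We turn this discrepancy into a counterexample.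

\medskip
\noindent\textbf{The groups.} Let $q=p^f$, and let $r\ge3$ be a prime dividing $q-1$; in particular $r\neq p$. Let $X=SL_r(q)$, and let $Z$ be its center, the group of scalar matrices $\lambda I$ with $\lambda\in\mathbb F_q$ and $\lambda^r=1$. Since $r\mid q-1$, the group $Z$ is cyclic of order $r$. For an integer $m$ prime to $r$ put
\[
D_m=\{(z,z^{-m}):z\in Z\}\le X\times X,\qquad G_m=(X\times X)/D_m .
\]
The subgroup $D_m$ is central of order $r$ and depends only on $m$ modulo $r$. In $G_m$ the two copies of $Z$ are identified by $(z,1)=(1,z^{m})$. Let
\[
U=\langle p,-1\rangle\le(\mathbb Z/r)^\times .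
\]

\begin{theorem}\label{thm:A}
\begin{enumerate}
\item[\textup{(1)}] All groups $G_m$, with $m$ prime to $r$, have the same character table.
\item[\textup{(2)}] For $m$ prime to $r$ the following are equivalent:
 \begin{enumerate}
 \item[\textup{(a)}] $m\bmod r\in U$;
 \item[\textup{(b)}] $G_m\cong G_1$;
 \item[\textup{(c)}] $(C_1)$ holds for the pair $G_1,G_m$ and the prime $p$;
 \item[\textup{(d)}] $G_1$ and $G_m$ have equally many irreducible $p$-Brauer characters of degree $r^2$.
 \end{enumerate}
\end{enumerate}
\end{theorem}

\begin{corollary}\label{cor:disproof}
Let $p=q=11$ and $r=5$. Then $G_1$ and $G_2$ have the same character table but different numbers of irreducible $11$-Brauer characters of degree $25$. Hence no table isomorphism and no choice of liftings is compatible with the Brauer characters, and $(C_1)$ is false.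
\end{corollary}

\begin{theorem}\label{thm:B}
For every prime $p$ and every $t\ge1$ there are $t+1$ groups with the same character table whose multisets of degrees of irreducible $p$-Brauer characters are pairwise different. In particular $(C_1)$ fails for every prime $p$.
\end{theorem}

\begin{theorem}\label{thm:C}
Let $G$ be $p$-solvable and let $(\alpha,\beta)$ be any table isomorphism from $G$ to a finite group $H$. Then $H$ is $p$-solvable, $\alpha$ maps the $p$-regular classes of $G$ onto those of $H$, and $\varphi\mapsto\varphi\circ\alpha^{-1}$ is a bijection $\mathrm{IBr}_p(G)\to\mathrm{IBr}_p(H)$, for all choices of liftings.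
\end{theorem}

Section~\ref{sec:idea} shows the idea on the groups of Corollary~\ref{cor:disproof}. Sections~\ref{sec:basic}--\ref{sec:count} prove Theorem~\ref{thm:A}, and Section~\ref{sec:B} proves Theorem~\ref{thm:B}. Section~\ref{sec:psolv} proves Theorem~\ref{thm:C}; that proof uses only Section~\ref{sec:basic}.

\section{The idea, for \texorpdfstring{$SL_5(11)$}{SL5(11)}}\label{sec:idea}

Let $X=SL_5(11)$. Its center $Z$ consists of the scalar matrices with entry $1,3,4,5$ or $9$. Let $V=F^5$ be the natural module in characteristic $11$, and let $\nu_0:Z\to F^\times$ be the faithful character by which $Z$ acts on $V$. The one fact about modular representations that we need is proved in Section~\ref{sec:modules}: \emph{the only irreducible $FX$-modules of dimension $5$ are $V$ and its dual $V^*$.} On them $Z$ acts by $\nu_0$ and $\nu_0^{-1}$, and never by $\nu_0^{2}$ or $\nu_0^{3}$.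

\medskip
\noindent\textbf{One copy of $X$.} Let $m$ be prime to $|X|$, let $mm'\equiv1\pmod{|X|}$, and let $\sigma$ be the Galois automorphism of $\mathbb Q(\zeta_{|X|})$ that raises $|X|$-th roots of unity to the $m$-th power. Then $\psi^{\sigma}(y)=\psi(y^m)$ for all $\psi\in\mathrm{Irr}(X)$, so $y\mapsto y^m$ on classes and $\psi\mapsto\psi^{\sigma^{-1}}$ on characters form a table isomorphism from $X$ to itself. Take $m\equiv2\pmod5$, so that $m'\equiv3\pmod 5$. The table isomorphism carries $\varphi_V$ to the function $y\mapsto\varphi_V(y^{m'})$. If this were an irreducible Brauer character for the same lifting, it would belong to a $5$-dimensional irreducible module on which $Z$ acts by $\nu_0^{m'}=\nu_0^{3}$, and there is none. So a Galois twist, which the table cannot detect, does not preserve $\mathrm{IBr}_{11}(X)$.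

This does not yet contradict $(C_1)$: the identity is also a table isomorphism, and changing one of the two liftings would also undo the twist. But a change of lifting acts on all of $\mathrm{IBr}_p$ at once. This suggests twisting \emph{one} of two copies of $X$ and tying the copies together so that the twist cannot be undone. The centers provide the tie.

\medskip
\noindent\textbf{Two copies, glued along the center.} An irreducible module of $G_m=(X\times X)/D_m$ is an outer tensor product $W_1\boxtimes W_2$ on which $D_m$ acts trivially. Suppose both factors have dimension $5$ and $Z$ acts on $W_i$ by $\nu_0^{u_i}$, where $u_i=\pm1$. Then $(z,z^{-m})$ acts on $W_1\boxtimes W_2$ as $\nu_0(z)^{u_1-mu_2}$, so we need $u_1\equiv mu_2\pmod 5$.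
\begin{itemize}
\item For $m=1$ we need $u_1=u_2$. The modules $V\boxtimes V$ and $V^*\boxtimes V^*$ qualify, and no others.
\item For $m=2$ the number $u_1-2u_2$ is one of $\pm1,\pm3$ and never divisible by $5$. No such module exists.
\end{itemize}
The remaining irreducible modules of dimension $25$ have factors of dimensions $1$ and $25$. The one-dimensional factor is trivial because $X$ is perfect, so $Z$ must act trivially on the other one, a condition in which $m$ plays no role. Hence $G_1$ has exactly two more irreducible Brauer characters of degree $25$ than $G_2$. On the other hand, the map $(x,y)\mapsto(x,y^m)$, with $m\equiv2\pmod5$ prime to $|X|$, carries cosets of $D_1$ to cosets of $D_2$, and together with the Galois twist in the second factor it identifies the two complex character tables.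

\medskip
\noindent\textbf{Why $5$ and $11$.} For $r=3$ we have $U=(\mathbb Z/3)^\times$, and Theorem~\ref{thm:A} produces only isomorphic groups. For $r=5$ we need $U\ne(\mathbb Z/5)^\times$, that is, $p\equiv\pm1\pmod5$, and the smallest such prime is $11$.

\section{What every table isomorphism preserves}\label{sec:basic}

Recall column orthogonality: for $g,h\in G$ the sum $\sum_{\chi\in\mathrm{Irr}(G)}\chi(g)\overline{\chi(h)}$ is $|C_G(g)|$ if $g$ and $h$ are conjugate, and $0$ otherwise.

\begin{lemma}\label{lem:basic}
Let $(\alpha,\beta)$ be a table isomorphism from $G$ to $H$.
\begin{enumerate}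
\item[\textup{(i)}] $\alpha(\{1\})=\{1\}$, and $\beta(\chi)(1)=\chi(1)$ for all $\chi\in\mathrm{Irr}(G)$.
\item[\textup{(ii)}] $|G|=|H|$, and $\alpha$ preserves the sizes of conjugacy classes.
\item[\textup{(iii)}] If $(\alpha,\beta)$ and some liftings have the properties required in $(C_1)$, then for every $d$ the groups $G$ and $H$ have equally many irreducible $p$-Brauer characters of degree $d$.
\end{enumerate}
\end{lemma}

\begin{proof}
(i) Let $h\in\alpha(\{1\})$. Then $\beta(\chi)(h)=\chi(1)>0$ for all $\chi$, so $\sum_\chi\beta(\chi)(h)\overline{\beta(\chi)(1)}>0$. By column orthogonality in $H$, the element $h$ is conjugate to $1$, so $h=1$. The second statement is $\beta(\chi)(\alpha(\{1\}))=\chi(1)$.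

(ii) By (i), $|G|=\sum\chi(1)^2=\sum\beta(\chi)(1)^2=|H|$. Since $|C_G(g)|=\sum_\chi|\chi(g)|^2$, the map $\alpha$ preserves orders of centralizers and hence class sizes.

(iii) By (i), $(\varphi\circ\alpha^{-1})(1)=\varphi(1)$, so the bijection $\varphi\mapsto\varphi\circ\alpha^{-1}$ preserves degrees.
\end{proof}

\section{Central products with the same character table}\label{sec:table}

Part (1) of Theorem~\ref{thm:A} has nothing to do with $SL_r(q)$. It is the case $X=SL_r(q)$, $Z=Z(X)$ of the following proposition.

\begin{proposition}\label{prop:table}
Let $X$ be a finite group and $Z$ a subgroup of its center. For an integer $k$ prime to $|Z|$ let $D_k=\{(z,z^{-k}):z\in Z\}$ and $G_k=(X\times X)/D_k$. Then all the groups $G_k$ have the same character table.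
\end{proposition}

\begin{proof}
It suffices to compare $G_1$ with $G_k$. The group $G_k$ depends only on $k$ modulo $|Z|$. We want to raise the second coordinate to the $k$-th power, and for this to be invertible on $X$ we need an exponent prime to $|X|$, not only to $|Z|$. The Chinese remainder theorem provides one: there is $m\equiv k\pmod{|Z|}$ with $m\equiv1$ modulo every prime that divides $|X|$ but not $|Z|$. Then $\gcd(m,|X|)=1$ and $G_m=G_k$. Choose $m'$ with $mm'\equiv1\pmod{|X|}$.

\emph{Classes.} Define
\[
a:G_1\to G_m,\qquad (x,y)D_1\mapsto(x,y^m)D_m .
\]
This is not a homomorphism in general, but it is well defined, because $z\in Z$ is central and so $(xz,(yz^{-1})^m)=(x,y^m)(z,z^{-m})$. In the same way $(x,y)D_m\mapsto(x,y^{m'})D_1$ is well defined, because $(xz,(yz^{-m})^{m'})=(x,y^{m'})(z,z^{-1})$. The two maps are inverse to each other, since $y^{mm'}=y$ for all $y\in X$. The group $X\times X$ acts by conjugation on $G_1$ and on $G_m$, and its orbits are the conjugacy classes. Since $(hyh^{-1})^m=hy^mh^{-1}$, the map $a$ commutes with these actions. Hence it induces a bijection $\alpha:\mathrm{Cl}(G_1)\to\mathrm{Cl}(G_m)$.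

\emph{Characters.} For $\chi\in\mathrm{Irr}(X)$ let $\nu_\chi:Z\to\mathbb C^\times$ be the homomorphism with $\chi(zx)=\nu_\chi(z)\chi(x)$. The irreducible characters of $X\times X$ are the products $\chi\times\psi$, with value $\chi(x)\psi(y)$ at $(x,y)$. The element $(z,z^{-m})$ acts in the corresponding representation as the scalar $\nu_\chi(z)\nu_\psi(z)^{-m}$. Therefore
\[
\mathrm{Irr}(G_m)=\{\chi\times\psi:\nu_\chi=\nu_\psi^{\,m}\},\qquad
\mathrm{Irr}(G_1)=\{\chi\times\psi:\nu_\chi=\nu_\psi\}.
\]
Let $\sigma$ be the automorphism of $\mathbb Q(\zeta_{|X|})$ that raises every $|X|$-th root of unity to its $m$-th power, and let $\psi^\sigma(y)=\sigma(\psi(y))$. This is again an irreducible character of $X$. As $\psi(y)$ is the sum of the eigenvalues of $y$, which are $|X|$-th roots of unity, we have $\psi^\sigma(y)=\psi(y^m)$, and hence $\psi^{\sigma^{-1}}(y)=\psi(y^{m'})$. On $Z$ this gives $\nu_{\psi^{\sigma^{-1}}}=\nu_\psi^{\,m'}$, that is, $(\nu_{\psi^{\sigma^{-1}}})^m=\nu_\psi$. So $\nu_\chi=\nu_\psi$ if and only if $\nu_\chi=(\nu_{\psi^{\sigma^{-1}}})^m$. Since $\psi\mapsto\psi^{\sigma^{-1}}$ permutes $\mathrm{Irr}(X)$, it follows that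
\[
\beta:\mathrm{Irr}(G_1)\to\mathrm{Irr}(G_m),\qquad \beta(\chi\times\psi)=\chi\times\psi^{\sigma^{-1}},
\]
is a bijection. Finally,
\[
\beta(\chi\times\psi)\bigl((x,y^m)D_m\bigr)=\chi(x)\,\psi^{\sigma^{-1}}(y^m)=\chi(x)\,\psi(y^{mm'})=(\chi\times\psi)\bigl((x,y)D_1\bigr),
\]
so $(\alpha,\beta)$ is a table isomorphism.
\end{proof}

\begin{remark}\label{rem:power}
The map $a$ satisfies $a(g^n)=a(g)^n$ for all $g\in G_1$ and all integers $n$, since both sides are represented by $(x^n,y^{mn})$ if $g=(x,y)D_1$. So $\alpha$ commutes with all power maps and preserves element orders. The counterexamples below therefore remain counterexamples if power maps are added to the data.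
\end{remark}

\section{Irreducible modules of dimension \texorpdfstring{$r$}{r} in characteristic \texorpdfstring{$p$}{p}}\label{sec:modules}

We return to $X=SL_r(q)$. Section~\ref{sec:table} used that on complex characters the Galois group can replace a central character by any power prime to $r$. In characteristic $p$, among irreducible modules of dimension $r$, only the powers coming from Frobenius and duality are available. To prove this we recall the description of the irreducible $FX$-modules.

We regard $\mathbb F_q$ as a subfield of $F$. Let $\mathbf G=SL_r(F)$, so that $X\le\mathbf G$, and let $T$ be the diagonal torus of $\mathbf G$. Write $\varepsilon_j:T\to F^\times$ for the $j$-th diagonal entry. The character group of $T$, written additively, is generated by $\varepsilon_1,\dots,\varepsilon_r$ with the single relation $\varepsilon_1+\dots+\varepsilon_r=0$. The Weyl group $S_r$ permutes the $\varepsilon_j$, and the simple reflection $s_j$ interchanges $\varepsilon_j$ and $\varepsilon_{j+1}$ ($1\le j\le r-1$). Put $\alpha_j=\varepsilon_j-\varepsilon_{j+1}$ and $\omega_j=\varepsilon_1+\dots+\varepsilon_j$. A weight $\lambda=\sum_ja_j\omega_j$ is \emph{dominant}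 if all $a_j\ge0$, and \emph{$p$-restricted} if $0\le a_j\le p-1$ for all $j$. Every $S_r$-orbit of weights contains exactly one dominant weight, and the stabilizer of a dominant weight is generated by the $s_j$ with $a_j=0$. For each dominant $\lambda$ there is a unique irreducible rational $\mathbf G$-module $L(\lambda)$ with highest weight $\lambda$, and its set of weights is stable under $S_r$. The natural module is $V=F^r=L(\omega_1)$, with weights $\varepsilon_1,\dots,\varepsilon_r$, and $V^*=L(\omega_{r-1})$. More generally $L(a\omega_1)^*\cong L(a\omega_{r-1})$. Finally, $W^{[i]}$ denotes the twist of $W$ by the Frobenius map $(x_{st})\mapsto(x_{st}^{p^i})$.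

Steinberg's restriction and tensor product theorems \cite{Steinberg}, \cite[Ch.~2]{Humphreys} say: every irreducible $FX$-module is the restriction to $X$ of
\[
L(\lambda_0)\otimes L(\lambda_1)^{[1]}\otimes\cdots\otimes L(\lambda_{f-1})^{[f-1]}
\]
with $p$-restricted dominant weights $\lambda_0,\dots,\lambda_{f-1}$.

\begin{lemma}\label{lem:modules}
Every irreducible $FX$-module of dimension $r$ is isomorphic to $V^{[i]}$ or $(V^*)^{[i]}$ for some $0\le i<f$. Consequently, if $\nu_0:Z\to F^\times$ is the faithful character by which $Z$ acts on $V$, then $Z$ acts on such a module by $\nu_0^{u}$ with $u\in U$.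
\end{lemma}

\begin{proof}
\emph{Reduction to one factor.} In Steinberg's tensor product the dimensions of the factors multiply to the prime $r$. So exactly one factor $L(\lambda_i)^{[i]}$ has dimension $r$, and the others have dimension $1$. One-dimensional $\mathbf G$-modules are trivial, since $\mathbf G$ is perfect. Hence the module is the restriction to $X$ of $L(\lambda)^{[i]}$ with $\lambda=\sum_ja_j\omega_j$ $p$-restricted and $\dim L(\lambda)=r$. In particular $\lambda\ne0$.

\emph{Small orbits.} All weights in the $S_r$-orbit of $\lambda$ occur in $L(\lambda)$, so this orbit has at most $r$ elements. If $a_j\ne0$, then the stabilizer of $\lambda$ is generated by reflections $s_i$ with $i\ne j$. So it lies in the subgroup $S_j\times S_{r-j}$ preserving $\{\varepsilon_1,\dots,\varepsilon_j\}$, and the orbit has at least $\binom rj$ elements. If $2\le j\le r-2$, then $r\ge5$ (as $r$ is a prime) and $\binom rj\ge\binom r2>r$. Thus $a_j=0$ for these $j$. If $a_1$ and $a_{r-1}$ were both nonzero, then the stabilizer would be the group $S_{r-2}$ permuting $\varepsilon_2,\dots,\varepsilon_{r-1}$, and the orbit would have $r(r-1)>r$ elements. Therefore $\lambda=a\omega_1$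 or $\lambda=a\omega_{r-1}$ with $1\le a\le p-1$, and the orbit of $\lambda$ has exactly $r$ elements.

\emph{The multiple $a$.} The orbit already accounts for the full dimension, so any weight outside it gives a contradiction. Suppose $\lambda=a\omega_1$ with $a\ge2$. Let $v$ be a highest weight vector of $L(\lambda)$, and let $e$ and $e_-$ be root vectors of the Lie algebra $\mathfrak{sl}_r(F)$ for $\alpha_1$ and $-\alpha_1$ such that $h=[e,e_-]$ is the coroot element $\mathrm{diag}(1,-1,0,\dots,0)$. Since $\lambda+\alpha_1$ is not a weight, $ev=0$, and therefore
\[
e\,e_-v=hv=a\,v\ne0,
\]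
because $1\le a\le p-1$. So $e_-v\neq0$, and
\[
\lambda-\alpha_1=a\omega_1-(2\omega_1-\omega_2)=(a-2)\omega_1+\omega_2
\]
is a weight of $L(\lambda)$. It is dominant and different from $\lambda$, hence not in the orbit of $\lambda$, and $\dim L(\lambda)\ge r+1$. This is a contradiction. So $a=1$ and $L(\lambda)=V$. If $\lambda=a\omega_{r-1}$, then $L(\lambda)^*\cong L(a\omega_1)$ also has dimension $r$, so again $a=1$, and $L(\lambda)=V^*$.

\emph{The center.} The Frobenius twist raises scalars to the power $p^i$, and duality inverts them. So $Z$ acts on $V^{[i]}$ by $\nu_0^{p^i}$ and on $(V^*)^{[i]}$ by $\nu_0^{-p^i}$.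
\end{proof}

The hypothesis $a\le p-1$ is essential in the third step. The module $L(p\omega_1)=V^{[1]}$ has dimension $r$, and there $hv=pv=0$.

\section{Counting modules of dimension \texorpdfstring{$r^2$}{r squared}}\label{sec:count}

We prove Theorem~\ref{thm:A}(2). Part (1) is Proposition~\ref{prop:table}.

Since $F$ is algebraically closed, the irreducible $F[X\times X]$-modules are the outer tensor products $W_1\boxtimes W_2$ of irreducible $FX$-modules, and $W_1,W_2$ are unique up to isomorphism. If $Z$ acts on $W_i$ by $\nu_i:Z\to F^\times$, then $(z,z^{-m})$ acts as $\nu_1(z)\nu_2(z)^{-m}$. So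
\begin{equation}\label{eq:cond}
W_1\boxtimes W_2\ \text{is an irreducible } FG_m\text{-module}\iff \nu_1=\nu_2^{\,m},
\end{equation}
and all irreducible $FG_m$-modules arise in this way. For $r\ge3$ the group $X=SL_r(q)$ is perfect, so its only one-dimensional module is the trivial one.

\begin{lemma}\label{lem:count}
Let $N_m$ be the number of irreducible $p$-Brauer characters of $G_m$ of degree $r^2$. If $m\bmod r\notin U$, then $N_m<N_1$.
\end{lemma}

\begin{proof}
As $r$ is prime, a module $W_1\boxtimes W_2$ of dimension $r^2$ has $(\dim W_1,\dim W_2)$ equal to $(1,r^2)$, $(r^2,1)$ or $(r,r)$.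

In the first case $W_1$ is trivial and \eqref{eq:cond} reads $\nu_2^{\,m}=1$. Since $\nu_2^{\,r}=1$ and $m$ is prime to $r$, this means $\nu_2=1$. In the second case $W_2$ is trivial and \eqref{eq:cond} reads $\nu_1=1$. So these two cases contribute $2b$ modules, where $b$ is the number of irreducible $FX$-modules of dimension $r^2$ on which $Z$ acts trivially. The number $2b$ does not depend on $m$.

In the third case Lemma~\ref{lem:modules} gives $\nu_1=\nu_0^{u_1}$ and $\nu_2=\nu_0^{u_2}$ with $u_1,u_2\in U$. Since $\nu_0$ has order $r$, condition \eqref{eq:cond} says $u_1=mu_2$ in $\mathbb Z/r$, so $m\bmod r=u_1u_2^{-1}\in U$. Hence there is no module of this type if $m\bmod r\notin U$, while for $m=1$ there is at least one, namely $V\boxtimes V$. Thus $N_m=2b<N_1$ if $m\bmod r\notin U$.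
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}(2)]
(d)$\Rightarrow$(a) is Lemma~\ref{lem:count}.

(a)$\Rightarrow$(b). Let $m\equiv u\pmod r$ with $u=\pm p^i$, $i\ge0$. Let $\tau$ be the automorphism $(x_{st})\mapsto(x_{st}^{p^i})$ of $X$, followed by inverse-transpose if the sign is negative. Then $\tau(z)=z^{u}$ for $z\in Z$. So the automorphism $\mathrm{id}\times\tau$ of $X\times X$ maps $D_1$ onto $\{(z,z^{-u}):z\in Z\}=D_m$, and it induces an isomorphism $G_1\cong G_m$.

(b)$\Rightarrow$(c). A group isomorphism $\theta:G_1\to G_m$ induces a table isomorphism, with $\alpha$ given by $\theta$ on classes and $\beta(\chi)=\chi\circ\theta^{-1}$. It transports $p$-regular classes and, if the same lifting is used for both groups, also $\mathrm{IBr}_p$.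

(c)$\Rightarrow$(d) is Lemma~\ref{lem:basic}(iii) for $d=r^2$.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:disproof}]
For $p=q=11$ and $r=5$ we have $5\mid q-1$ and $11\equiv1\pmod5$. So $U=\{\pm1\}$, which does not contain $2$. By Theorem~\ref{thm:A} the groups
\[
G_1=(SL_5(11)\times SL_5(11))/\{(z,z^{-1})\},\qquad G_2=(SL_5(11)\times SL_5(11))/\{(z,z^{-2})\}
\]
have the same character table but different numbers of irreducible $11$-Brauer characters of degree $25$, and $(C_1)$ fails for them at $p=11$.
\end{proof}

\section{Every prime, and many groups at once}\label{sec:B}

To apply Theorem~\ref{thm:A} for a given $p$ we need a prime $r$ for which $p$ and $-1$ do not generate $(\mathbb Z/r)^\times$. It is enough that both are squares modulo $r$. To obtain $t+1$ groups we then take direct products of copies of $G_1$ and $G_m$.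

\begin{proof}[Proof of Theorem~\ref{thm:B}]
By Dirichlet's theorem there is a prime $r\equiv1\pmod{8p}$. Since $r\equiv1\pmod4$, the number $-1$ is a square modulo $r$. So is $p$: if $p$ is odd, then quadratic reciprocity together with $r\equiv1\pmod4$ and $r\equiv1\pmod p$ gives $\left(\frac pr\right)=\left(\frac rp\right)=1$, and if $p=2$, this follows from $r\equiv1\pmod8$. Hence $U$ consists of squares. Let $f$ be the order of $p$ modulo $r$ and $q=p^f$, so that $r\mid q-1$. Let $m$ be a nonsquare modulo $r$. Then $m$ is prime to $r$ and $m\bmod r\notin U$. By Proposition~\ref{prop:table} and Lemma~\ref{lem:count}, $G_1$ and $G_m$ have the same character table and $N_m<N_1$.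

For $0\le s\le t$ let $H_s=G_1^{\,s}\times G_m^{\,t-s}$. Direct products of table isomorphisms are table isomorphisms, so all the groups $H_s$ have the same character table. We count their irreducible modules of dimension $r^2$. Such a module is an outer tensor product of irreducible modules of the $t$ factors, whose dimensions $d_1,\dots,d_t$ lie in $\{1,r,r^2\}$ and multiply to $r^2$.

No $d_i$ equals $r$. Indeed, for any $k$ prime to $r$, an irreducible $FG_k$-module $W_1\boxtimes W_2$ of dimension $r$ would have one trivial factor, and by \eqref{eq:cond} $Z$ would act trivially on the other factor, which has dimension $r$. By Lemma~\ref{lem:modules}, however, $Z$ acts on it by $\nu_0^{u}$ with $u\in U$, which is nontrivial. So exactly one $d_i$ is $r^2$ and the others are $1$. The groups $G_1$ and $G_m$ are perfect, so their only one-dimensional module is the trivial one. Hence $H_s$ has exactly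
\[
sN_1+(t-s)N_m=tN_m+s(N_1-N_m)
\]
irreducible $p$-Brauer characters of degree $r^2$. Since $N_1>N_m$, these $t+1$ numbers are different. The last statement of the theorem follows from the case $t=1$ by Lemma~\ref{lem:basic}(iii).
\end{proof}

For example, for $p=2$ one may take $r=17$, $q=2^8$ and $m=3$: here $2^4\equiv-1\pmod{17}$, and $3$ is not a square modulo $17$ because $\left(\frac3{17}\right)=\left(\frac{17}3\right)=\left(\frac23\right)=-1$.

\section{\texorpdfstring{$p$}{p}-solvable groups}\label{sec:psolv}

Let $\mathbb N=\{0,1,2,\dots\}$. For $p$-solvable groups the Fong--Swan theorem closes the gap between the lattice and its basis: the functions $\chi^\circ$ then generate not only the lattice $\mathbb Z\,\mathrm{IBr}_p(G)$ as a group but also the set $\mathbb N\,\mathrm{IBr}_p(G)$ as a monoid, and the basis can be recovered from this monoid. First we must know that $\chi^\circ$ itself is visible in the table, that is, that $p$-regular classes are. This holds for arbitrary finite groups and is due to G.~Higman. The table does not show the $p$-part of an element directly. It does show, by congruences modulo a prime $\ell\ne p$, when two elements agree, up to conjugacy,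 apart from their $\ell$-parts. Removing the $\ell$-parts for all $\ell\ne p$, we see whether anything is left.

For a prime $\ell$, every $x\in G$ is a product $x=x_\ell x_{\ell'}$ of commuting powers of $x$, where $x_\ell$ has $\ell$-power order and $x_{\ell'}$ has order prime to $\ell$.

\begin{lemma}[G.~Higman]\label{lem:higman}
Every table isomorphism $(\alpha,\beta)$ from $G$ to $H$ maps the $p$-regular classes of $G$ onto those of $H$.
\end{lemma}

\begin{proof}
For each prime $\ell$ fix a maximal ideal $M_\ell$ of the ring of algebraic integers with $\ell\in M_\ell$. For $x,y\in G$ write $x\sim_\ell y$ if $\chi(x)\equiv\chi(y)\pmod{M_\ell}$ for all $\chi\in\mathrm{Irr}(G)$. We claim: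
\begin{equation}\label{eq:higman}
x\sim_\ell y\iff x_{\ell'}\text{ and }y_{\ell'}\text{ are conjugate in }G.
\end{equation}
If $\epsilon$ is a root of unity with $\epsilon^{\ell^n}=1$, then $(\epsilon-1)^{\ell^n}\equiv\epsilon^{\ell^n}-1=0\pmod{\ell}$, so $\epsilon\equiv1\pmod{M_\ell}$. In a representation affording $\chi$, the commuting elements $x_\ell$ and $x_{\ell'}$ are simultaneously diagonalizable, and therefore $\chi(x)\equiv\chi(x_{\ell'})\pmod{M_\ell}$. Thus $x\sim_\ell x_{\ell'}$. This proves ``$\Leftarrow$'', and for ``$\Rightarrow$'' we may assume that $x$ and $y$ are $\ell$-regular.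

Let $F_\ell$ be the residue field of $M_\ell$, an algebraic closure of $\mathbb F_\ell$. The trace functions of the irreducible $F_\ell G$-modules are linearly independent over $F_\ell$. The trace at an element equals the trace at its $\ell'$-part, since the eigenvalues of an $\ell$-element in characteristic $\ell$ are all $1$. So the trace functions are already linearly independent on the $\ell$-regular elements. By a theorem of Brauer, their number is the number of $\ell$-regular classes \cite[Ch.~2]{Navarro}. Hence they form a basis of the $F_\ell$-valued class functions on $\ell$-regular elements and separate the $\ell$-regular classes. They are the reductions mod $M_\ell$ of the irreducible Brauer characters, which are $\mathbb Z$-combinations of restrictions of ordinary irreducible characters \cite[Ch.~2]{Navarro}. So if $\chi(x)\equiv\chi(y)\pmod{M_\ell}$ for all $\chi\in\mathrm{Irr}(G)$, then all trace functions agree at $x$ and $y$, and $x$ and $y$ are conjugate. This proves \eqref{eq:higman}.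

Now $x\in G$ is $p$-regular if and only if it can be joined to $1$ by a chain of relations $\sim_\ell$ with primes $\ell\ne p$ dividing $|G|$. Indeed, if $x$ is $p$-regular, we remove its $\ell$-parts one after another, using $x\sim_\ell x_{\ell'}$. Conversely, if $x\sim_\ell y$ with $\ell\neq p$, then $x_{\ell'}$ and $y_{\ell'}$ are conjugate, and so are their $p$-parts, which are $x_p$ and $y_p$. So a chain from $x$ to $1$ forces $x_p=1$.

The relations $\sim_\ell$ are defined by the values in the table, and $|G|=|H|$ by Lemma~\ref{lem:basic}. Hence $\alpha$ and $\alpha^{-1}$ preserve such chains. They also preserve the class $\{1\}$, and the lemma follows.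
\end{proof}

Recall that $G$ is $p$-solvable if it has a normal series in which the order of each factor is a power of $p$ or prime to $p$. This is the case if and only if the order of each of its chief factors is a power of $p$ or prime to $p$. One direction is clear. For the other, a chief factor $K$ of a $p$-solvable group is $p$-solvable, so $K$ has a nontrivial characteristic subgroup whose order is a power of $p$ or prime to $p$. Since $K$ is characteristically simple, this subgroup is $K$.

\begin{proof}[Proof of Theorem~\ref{thm:C}]
The statement on $p$-regular classes is Lemma~\ref{lem:higman}.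

\emph{$H$ is $p$-solvable.} The kernel of $\chi\in\mathrm{Irr}(G)$ is $\{g:\chi(g)=\chi(1)\}$. By Lemma~\ref{lem:basic}(i), $\alpha$ maps the classes in $\ker\chi$ onto the classes in $\ker\beta(\chi)$. Every normal subgroup $N$ is an intersection of kernels of irreducible characters, namely of those of $G/N$. So $\alpha$ induces an isomorphism from the lattice of normal subgroups of $G$ onto that of $H$, and by Lemma~\ref{lem:basic}(ii) this isomorphism preserves orders. It maps a chief series of $G$ to a chief series of $H$ with the same orders of factors, so $H$ is $p$-solvable.

\emph{Brauer characters.} Fix arbitrary liftings for $G$ and for $H$. Let $\mathcal M(G)$ be the additive monoid generated by the functions $\chi^\circ$, $\chi\in\mathrm{Irr}(G)$. Every $\chi^\circ$ is a sum of elements of $\mathrm{IBr}_p(G)$. By the Fong--Swan theorem \cite[Thm.~10.1]{Navarro}, which applies to any lifting, every $\varphi\in\mathrm{IBr}_p(G)$ equals $\chi^\circ$ for some $\chi\in\mathrm{Irr}(G)$, because $G$ is $p$-solvable. Hence $\mathcal M(G)$ is the set of $\mathbb N$-combinations of $\mathrm{IBr}_p(G)$. Since Brauer characters of nonisomorphic irreducible modules are linearly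 independent, $\mathcal M(G)$ is the free commutative monoid on $\mathrm{IBr}_p(G)$. Therefore $\mathrm{IBr}_p(G)$ is exactly the set of indecomposable elements of $\mathcal M(G)$, that is, of nonzero elements that are not sums of two nonzero elements. This description does not mention the lifting. The same holds for $H$, since $H$ is $p$-solvable.

Because $\alpha$ matches the $p$-regular classes, $\chi^\circ\circ\alpha^{-1}=\beta(\chi)^\circ$. So composition with $\alpha^{-1}$ is an isomorphism $\mathcal M(G)\to\mathcal M(H)$, and it maps indecomposable elements onto indecomposable elements, that is, $\mathrm{IBr}_p(G)$ onto $\mathrm{IBr}_p(H)$.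
\end{proof}

\begin{remark}
In the last part of the proof, $p$-solvability enters only through the property that every irreducible $p$-Brauer character of the group has the form $\chi^\circ$ with $\chi\in\mathrm{Irr}$. If two groups with the same table both have this property, then $(C_1)$ holds for them at $p$. So when $m\bmod r\notin U$, at least one of the groups $G_1$ and $G_m$ of Theorem~\ref{thm:A} has an irreducible $p$-Brauer character that is not of this form.
\end{remark}

\begin{thebibliography}{9}
\bibitem{Humphreys} Humphreys, \emph{Modular Representations of Finite Groups of Lie Type}.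
\bibitem{Navarro} Navarro, \emph{Characters and Blocks of Finite Groups}.
\bibitem{Steinberg} Steinberg, \emph{Representations of algebraic groups}, Nagoya Math.\ J.\ \textbf{22} (1963).
\end{thebibliography}

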